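\title{Free algebras on uncountable sets are affine complete}

\begin{abstract}
An algebra is affine complete if every finitary function on it that preserves all of its congruences is a polynomial function. We show that every variety with a nontrivial member contains nontrivial affine complete algebras: the free algebra on any uncountable set is affine complete, whatever the language. The bound $\aleph_1$ is sharp, since the ring $\mathbb Z[X]$ is affine complete if and only if $X$ is uncountable. On a free algebra with infinitely many generators, the functions that preserve all congruences are exactly those that agree with a polynomial function on every finite set. Every nontrivial algebra is a retract of an affine complete algebra of the same variety.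
\end{abstract}

\section{Introduction}\label{sec:intro}

We work in ZFC. A \emph{language} $L$ is a set, of any size, of operation symbols, each with a finite arity $r\ge 0$. An \emph{algebra} $A$ in the language $L$ is a nonempty set with an operation $g^A\colon A^r\to A$ for each $r$-ary $g\in L$; it is \emph{nontrivial} if it has more than one element. Terms are built from variables by the symbols of $L$, and a term $t$ in the variables $v_1,\dots,v_r$ (not all of which need occur) defines a \emph{term operation} $A^r\to A$, again written $t$. A \emph{variety} is the class of all algebras in a given language that satisfy a given set of identities $s\approx t$ between terms. A \emph{congruence} of $A$ is an equivalence relation $\theta$ on $A$ such that $a_i\equiv_\theta b_i$ for all $i$ implies $g^A(a_1,\dots,a_r)\equiv_\theta g^A(b_1,\dots,b_r)$, for every $g\in L$. The \emph{kernel} $\ker\varphi=\{(a,b):\varphi(a)=\varphi(b)\}$ of a homomorphism $\varphi$ defined on $A$ is a congruence.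

A function $f\colon A^n\to A$ is \emph{compatible} if it preserves every congruence $\theta$ of $A$: whenever $a_i\equiv_\theta b_i$ for $i=1,\dots,n$, we have $f(a_1,\dots,a_n)\equiv_\theta f(b_1,\dots,b_n)$. Equivalently, $f$ induces a well-defined function on every quotient $A/\theta$. A \emph{polynomial function} of $A$ is a function obtained from a term operation by substituting elements of $A$ for some of its variables. Polynomial functions are compatible, because term operations preserve congruences (by induction on terms) and $c\equiv_\theta c$ for each substituted element $c$. The algebra $A$ is \emph{affine complete} if, conversely, every compatible function on $A$, of every finite arity, is a polynomial function. Thus $A$ is affine complete when its congruences alone determine its polynomial functions. Nullary functions are constants, hence polynomial, so only arities $n\ge1$ matter. We write tuples as $\bar a=(a_1,\dots,a_n)$.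

The simplest cases are those in which the only congruences are equality and $A\times A$; then every function is compatible. A finite field $\mathbb F_q$, regarded as a commutative ring, is affine complete, since $c^{q-1}=1$ for $c\neq0$ gives
\[
f(\bar y)=\sum_{\bar a\in\mathbb F_q^n} f(\bar a)\prod_{k=1}^n\bigl(1-(y_k-a_k)^{q-1}\bigr)
\]
for every $f\colon\mathbb F_q^n\to\mathbb F_q$. An infinite field $K$ is not affine complete: it has at least $2^{|K|}$ unary functions and only $|K|$ polynomials. A two-element set with no operations is not affine complete either: its polynomial functions are the projections and the constants, and the transposition is neither. Affine completeness therefore looks like a rare property, and one is led to the following problem.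

\begin{quote}
\emph{Is there a variety that contains a nontrivial algebra but no nontrivial affine complete algebra?}
\end{quote}

One would guess that there is. Finite algebras cannot supply affine complete members in general. The identities $\ell(p(x,y))\approx x$, $r(p(x,y))\approx y$, $p(\ell(x),r(x))\approx x$ say that $p\colon A^2\to A$ is a bijection with inverse $(\ell,r)$; they can be satisfied on $\mathbb N$, but on a finite set they force $|A|^2=|A|$, so this variety has no nontrivial finite member. Infinite algebras, on the other hand, face an obstacle: compatibility constrains a function only at two points at a time.

\begin{lemma}\label{lem:twopoints}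
Let $f\colon A^n\to A$. If for all $\bar a,\bar b\in A^n$ some polynomial function agrees with $f$ at both $\bar a$ and $\bar b$, then $f$ is compatible.
\end{lemma}

\begin{proof}
If $a_k\equiv_\theta b_k$ for all $k$ and the polynomial function $q$ agrees with $f$ at $\bar a$ and $\bar b$, then $f(\bar a)=q(\bar a)\equiv_\theta q(\bar b)=f(\bar b)$.
\end{proof}

On an infinite algebra one therefore expects to build compatible functions as limits of more and more complicated polynomial functions, with no single polynomial function describing the limit. On the ring $\mathbb Z$ this succeeds, as Section~\ref{sec:countable} shows. Nevertheless the answer to the problem is no. Let $F_{\mathcal V}(X)$ denote the free algebra of the variety $\mathcal V$ on the set $X$.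

\begin{theorem}\label{thm:main}
Let $\mathcal V$ be a variety with a nontrivial member and let $X$ be an uncountable set. Then $F_{\mathcal V}(X)$ is nontrivial and affine complete.
\end{theorem}

\begin{corollary}\label{cor:answer}
Every variety that contains a nontrivial algebra contains a nontrivial affine complete algebra, and indeed a proper class of pairwise nonisomorphic ones.
\end{corollary}

Section~\ref{sec:ring} shows the method on unary functions of a polynomial ring. Sections~\ref{sec:free}--\ref{sec:main} contain the general proof; on the way, Theorem~\ref{thm:local} describes the compatible functions for an arbitrary infinite set $X$. Theorem~\ref{thm:sharp} shows that uncountability cannot be weakened, and Theorem~\ref{thm:retract} places every nontrivial algebra inside an affine complete one.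

\section{Unary functions on a polynomial ring}\label{sec:ring}

Let $X$ be an uncountable set of variables and let $D=\mathbb Z[X]$, the free commutative ring with $1$ on $X$. Let $f\colon D\to D$ be compatible. Congruence modulo the ideal generated by $a-b$ identifies $a$ and $b$, so
\[
a-b\ \text{ divides }\ f(a)-f(b)\qquad\text{for all }a,b\in D.
\]
We show that $f$ is given by a polynomial in $D[y]$.

\emph{A candidate.} A polynomial $P\in D[y]$ can be read off from its value $P(z)$ at a variable $z$ that does not occur in its coefficients. So take $z\in X$, collect the powers of $z$ in $f(z)$, say $f(z)=\sum_i c_iz^i$ with $c_i\in\mathbb Z[X\setminus\{z\}]$, and put $Q_z(y)=\sum_i c_iy^i$. Then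
\begin{equation}\label{eq:ring}
Q_z(b)=f(b)\quad\text{whenever $z$ occurs in neither $b$ nor $f(b)$.}
\end{equation}
Indeed, write $f(z)-f(b)=(z-b)h$ with $h\in D$ and substitute $b$ for $z$. This substitution is a ring endomorphism of $D$ that fixes $b$, $f(b)$ and the $c_i$. It turns the left side into $Q_z(b)-f(b)$ and the right side into $0$.

\emph{The difficulty.} For each $b$, all but finitely many $z$ satisfy the condition in \eqref{eq:ring}. But $Q_z$ depends on $z$, and some candidates are wrong: for $f(y)=y+x_0$ with $x_0\in X$ we get $f(x_0)=2x_0$ and $Q_{x_0}(y)=2y$. We need infinitely many $z$ with the same candidate.

\emph{Test points.} Let $C$ be the set of variables that occur in at least one of $f(0),f(1),f(2),\dots$. It is countable, so $X\setminus C$ is infinite. For $z\in X\setminus C$, \eqref{eq:ring} gives $Q_z(k)=f(k)$ for all integers $k\ge0$. If also $z'\in X\setminus C$, then $Q_z-Q_{z'}$ has infinitely many roots in the integral domain $D$, so $Q_z=Q_{z'}$. Let $P$ be the common value. Given $b\in D$, choose $z\in X\setminus C$ that occurs in neither $b$ nor $f(b)$. Then $f(b)=Q_z(b)=P(b)$ by \eqref{eq:ring}.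

Two steps used rings. Divisibility served only to show that the substitution $z\mapsto b$ identifies $f(z)$ with $f(b)$; in general this follows by applying compatibility to the kernel of the substitution. The count of roots has no analogue in an arbitrary variety, and neither have the test points $0,1,2,\dots$. We replace them by free generators, at which a single value determines a polynomial function.

\section{Free algebras and substitutions}\label{sec:free}

Let $\mathcal V$ be a variety with a nontrivial member $B_0$ and let $X$ be an infinite set. The free algebra $F=F_{\mathcal V}(X)$ is a member of $\mathcal V$, generated by the image of a map $X\to F$, such that every map from $X$ to a member $B$ of $\mathcal V$ factors uniquely through a homomorphism $F\to B$. It can be constructed as the algebra of terms over $X$ modulo the identities of $\mathcal V$. The map $X\to F$ is injective: if $x\ne x'$, a map $X\to B_0$ that separates $x$ and $x'$ factors through it. We therefore regard $X$ as a subset of $F$. In particular, every map $X\to F$ extends to an endomorphism of $F$.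

In a polynomial ring we spoke of the variables that occur in an element. The following weaker notion makes sense in any free algebra and requires no smallest set of variables. A subset $Y\subseteq X$ \emph{supports} $e\in F$ if $e=t(y_1,\dots,y_r)$ for some term $t$ and some $y_1,\dots,y_r\in Y$, $r\ge0$. If $Y$ supports $e$, so does every larger subset of $X$. Every $e\in F$ has a finite support, because $X$ generates $F$ and a term contains finitely many variables. Homomorphisms commute with term operations, so an endomorphism of $F$ that fixes each element of a support of $e$ fixes $e$.

Fix $n\ge1$. A \emph{generic tuple} is an $n$-tuple $\bar z$ of distinct elements of $X$; the corresponding capital letter $Z$ denotes the set of its entries. For a generic tuple $\bar z$ and any $\bar b\in F^n$, let $\sigma_{\bar z,\bar b}$ be the endomorphism of $F$ with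
\[
\sigma_{\bar z,\bar b}(z_k)=b_k\quad(1\le k\le n),\qquad \sigma_{\bar z,\bar b}(x)=x\quad(x\in X\setminus Z).
\]
It fixes every element supported by $X\setminus Z$. For $U\subseteq X$, a polynomial function $q\colon F^n\to F$ \emph{has parameters in $U$} if $q(\bar y)=t(\bar y,u_1,\dots,u_m)$ for some term $t$ and some $u_1,\dots,u_m\in U$. If $q$ has parameters in $X\setminus Z$, then applying $\sigma_{\bar z,\bar b}$ to $t(\bar z,u_1,\dots,u_m)$ gives
\begin{equation}\label{eq:subst}
\sigma_{\bar z,\bar b}\bigl(q(\bar z)\bigr)=q(\bar b).
\end{equation}
The right side ranges over all values of $q$, so we obtain the substitute for the count of roots.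

\begin{lemma}\label{lem:identity}
Let $\bar w$ be a generic tuple and let $p,q\colon F^n\to F$ be polynomial functions with parameters in $X\setminus W$. If $p(\bar w)=q(\bar w)$, then $p=q$.
\end{lemma}

\begin{proof}
For $\bar b\in F^n$, apply $\sigma_{\bar w,\bar b}$ to $p(\bar w)=q(\bar w)$ and use \eqref{eq:subst}.
\end{proof}

The condition on the parameters is needed: in $\mathbb Z[X]$ the functions $y+x_0$ and $2y$ agree at $x_0$.

\section{The candidate at a generic tuple}\label{sec:candidate}

Let $F$ be as in Section~\ref{sec:free}, let $f\colon F^n\to F$ be a function and let $\bar z$ be a generic tuple. Let $T$ be a finite support of $f(\bar z)$ and let $u_1,\dots,u_m$ be the elements of $T\setminus Z$. Since $Z\cup T$ supports $f(\bar z)$, after renaming variables we can write $f(\bar z)=t(\bar z,u_1,\dots,u_m)$ for a term $t$. The function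
\[
q_{\bar z}(\bar y)=t(\bar y,u_1,\dots,u_m)
\]
is a polynomial function with parameters in $T\setminus Z$, and $q_{\bar z}(\bar z)=f(\bar z)$. By Lemma~\ref{lem:identity} it is the only polynomial function with parameters in $X\setminus Z$ that takes the value $f(\bar z)$ at $\bar z$, so it does not depend on $T$ and $t$. We call $q_{\bar z}$ the \emph{candidate for $f$ at $\bar z$}. The next lemma is the general form of \eqref{eq:ring}, and it is the only place where compatibility of $f$ is used.

\begin{lemma}\label{lem:candidate}
Let $f\colon F^n\to F$ be compatible, let $\bar z$ be a generic tuple and let $\bar b\in F^n$. If $X\setminus Z$ supports each of $b_1,\dots,b_n$ and $f(\bar b)$, then $f(\bar b)=q_{\bar z}(\bar b)$.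
\end{lemma}

\begin{proof}
Put $\sigma=\sigma_{\bar z,\bar b}$. By hypothesis $\sigma$ fixes $b_1,\dots,b_n$ and $f(\bar b)$. Hence $\sigma(z_k)=b_k=\sigma(b_k)$, that is, $z_k\equiv b_k$ modulo the congruence $\ker\sigma$, for all $k$. Compatibility gives $\sigma(f(\bar z))=\sigma(f(\bar b))$. Therefore, by \eqref{eq:subst},
\[
f(\bar b)=\sigma\bigl(f(\bar b)\bigr)=\sigma\bigl(f(\bar z)\bigr)=\sigma\bigl(q_{\bar z}(\bar z)\bigr)=q_{\bar z}(\bar b).\qedhere
\]
\end{proof}

If $X$ is infinite, a generic tuple can avoid the supports of finitely many points and their values at once. This already identifies the compatible functions.

\begin{theorem}\label{thm:local}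
Let $\mathcal V$ be a variety with a nontrivial member, let $X$ be infinite, and put $F=F_{\mathcal V}(X)$. A function $f\colon F^n\to F$ is compatible if and only if on every finite subset of $F^n$ it agrees with a polynomial function.
\end{theorem}

\begin{proof}
If $f$ agrees with a polynomial function on every finite set, it is compatible by Lemma~\ref{lem:twopoints}. Conversely, let $f$ be compatible and let $B\subseteq F^n$ be finite. Let $T\subseteq X$ be a finite set that supports $b_1,\dots,b_n$ and $f(\bar b)$ for every $\bar b\in B$, namely a union of finite supports of these finitely many elements. Since $X\setminus T$ is infinite, there is a generic tuple $\bar z$ with $Z\cap T=\emptyset$. Then $X\setminus Z\supseteq T$, and Lemma~\ref{lem:candidate} shows that $q_{\bar z}$ agrees with $f$ on $B$.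
\end{proof}

\section{Uncountably many generators}\label{sec:main}

To pass from finite sets to all of $F^n$, we need enough generic tuples with the same candidate. The pigeonhole principle applied to the terms $t$ would require more generators than there are terms, and the bound would depend on the language. Instead we compare two candidates $q_{\bar z}$ and $q_{\bar z'}$ at a third generic tuple $\bar w$. This needs two conditions:
\begin{enumerate}
\item[(a)] $\bar w$ and $f(\bar w)$ are supported by a set disjoint from $Z\cup Z'$, so that $q_{\bar z}(\bar w)=f(\bar w)=q_{\bar z'}(\bar w)$ by Lemma~\ref{lem:candidate};
\item[(b)] $q_{\bar z}$ and $q_{\bar z'}$ have parameters in $X\setminus W$, so that Lemma~\ref{lem:identity} applies.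
\end{enumerate}
The conditions pull in opposite directions. Condition (a) is easy to meet if $\bar z,\bar z'$ are chosen after $\bar w$, and condition (b) if $\bar w$ is chosen after $\bar z,\bar z'$. The way out is to fix infinitely many disjoint test tuples in advance. Uncountability lets $\bar z,\bar z'$ satisfy (a) for all of them simultaneously, and finitely many parameters can violate (b) for only finitely many of them.

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $F=F_{\mathcal V}(X)$. It is nontrivial because $X\subseteq F$. Let $f\colon F^n\to F$ be compatible, $n\ge1$.

Choose generic tuples $\bar w^0,\bar w^1,\bar w^2,\dots$ whose sets of entries $W_0,W_1,W_2,\dots$ are pairwise disjoint. For each $k$ choose a finite support $S_k$ of $f(\bar w^k)$, and put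
\[
C=\bigcup_{k\ge0}\,(W_k\cup S_k).
\]
The set $C$ is countable, so $X\setminus C$ is infinite. Call a generic tuple $\bar z$ \emph{good} if $Z\cap C=\emptyset$.

If $\bar z$ is good, then $X\setminus Z\supseteq C$ supports the entries of $\bar w^k$ and the element $f(\bar w^k)$, so Lemma~\ref{lem:candidate} gives
\begin{equation}\label{eq:test}
q_{\bar z}(\bar w^k)=f(\bar w^k)\qquad\text{for all }k\ge 0.
\end{equation}

Let $\bar z$ and $\bar z'$ be good, and let $U\subseteq X$ be a finite set such that $q_{\bar z}$ and $q_{\bar z'}$ both have parameters in $U$. Each element of $U$ lies in at most one $W_k$, so $U\cap W_k=\emptyset$ for some $k$. For this $k$, both candidates have parameters in $X\setminus W_k$, and they agree at $\bar w^k$ by \eqref{eq:test}. Lemma~\ref{lem:identity} gives $q_{\bar z}=q_{\bar z'}$. Good tuples exist, and we let $p$ be their common candidate.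

Finally let $\bar b\in F^n$, and let $T\subseteq X$ be a finite set that supports $b_1,\dots,b_n$ and $f(\bar b)$. The set $X\setminus(C\cup T)$ is infinite, so there is a good tuple $\bar z$ with $Z\cap T=\emptyset$. By Lemma~\ref{lem:candidate}, $f(\bar b)=q_{\bar z}(\bar b)=p(\bar b)$. Thus $f=p$ is a polynomial function.
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor:answer}]
The algebras $F_{\mathcal V}(X)$ with $X$ uncountable are nontrivial, affine complete members of $\mathcal V$. Since $|F_{\mathcal V}(X)|\ge|X|$, they have arbitrarily large cardinalities.
\end{proof}

\begin{remark}\label{rem:hyp}
The nontrivial member of $\mathcal V$ keeps the generators distinct in $F$. Freeness provides the substitutions $\sigma_{\bar z,\bar b}$, and the finite arities provide finite supports. Uncountability of $X$ is used only to make $X\setminus C$ infinite. The size of the language never enters, because terms are never counted.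
\end{remark}

\begin{remark}\label{rem:delta}
One family of tuples can play both roles, by the $\Delta$-system lemma \cite[Theorem~9.18]{Jech}: every uncountable family of finite sets has an uncountable subfamily any two distinct members of which have the same intersection. Take an uncountable family of generic tuples $\bar z^i$ with pairwise disjoint sets of entries $Z_i$, and let $T_i\supseteq Z_i$ be a finite support of $f(\bar z^i)$, so that $q_{\bar z^i}$ has parameters in $T_i$. A finite set contains only finitely many $Z_i$, so each set occurs as $T_i$ for only finitely many $i$, and after thinning we have uncountably many distinct $T_i$. The lemma gives an uncountable index set $J$ and a finite set $R$ with $T_i\cap T_k=R$ for $i\ne k$ in $J$. Delete from $J$ the finitely many $j$ with $Z_j\cap R\neq\emptyset$. Then $Z_i\cap T_k\subseteq Z_i\cap R=\emptyset$ for $i\neq k$ in $J$. Hence (a) and (b) hold for $\bar z^i,\bar z^j$ and $\bar w=\bar z^k$ whenever $i,j,k\in J$ are distinct, so all $\bar z^j$ with $j\in J$ have the same candidate. The last step is unchanged, since a finite set $T$ meets only finitely many $Z_j$.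
\end{remark}

\section{Countably many generators}\label{sec:countable}

For countable $X$, a compatible function may need longer and longer polynomials on larger and larger finite sets. In an integral domain the degree detects this.

\begin{theorem}\label{thm:sharp}
The uncountability assumption in Theorem~\ref{thm:main} cannot be weakened. In the variety of commutative rings with $1$, where the free algebra on $X$ is $\mathbb Z[X]$, this algebra is affine complete if and only if $X$ is uncountable.
\end{theorem}

\begin{proof}
If $X$ is uncountable, apply Theorem~\ref{thm:main}. Let $X$ be countable, possibly finite or empty. Then $D=\mathbb Z[X]$ is a countably infinite integral domain, because there are countably many monomials. Enumerate $D=\{a_0,a_1,a_2,\dots\}$ without repetition. We want polynomials of growing degree that stabilize at each point of $D$; the product $\prod_{j\le i}(y-a_j)$ raises the degree without changing the values at $a_0,\dots,a_i$. Put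
\[
f_N(y)=\sum_{i=0}^{N}\ \prod_{j=0}^{i}(y-a_j)\in D[y],\qquad
f(a_k)=\sum_{i<k}\ \prod_{j=0}^{i}(a_k-a_j).
\]
This defines $f\colon D\to D$; it is the sum of the series $\sum_{i\ge0}\prod_{j\le i}(y-a_j)$, whose terms with $i\ge k$ vanish at $a_k$. The summand of index $i$ is monic of degree $i+1$, so $f_N$ is monic of degree $N+1$. If $k\le N+1$, then every $i<k$ satisfies $i\le N$, and the summands of $f_N$ with $k\le i\le N$ vanish at $a_k$. Hence
\begin{equation}\label{eq:agree}
f_N(a_k)=f(a_k)\qquad\text{for }k=0,1,\dots,N+1.
\end{equation}

The unary polynomial functions of $D$ are exactly the functions given by elements of $D[y]$: term operations are given by polynomials with integer coefficients, substituting elements of $D$ for all variables but one yields an element of $D[y]$, and $\sum_i c_iy^i$ arises in this way from the term $\sum_i v_iy^i$. Any two points of $D$ lie among $a_0,\dots,a_{N+1}$ for large $N$, so $f$ is compatible by \eqref{eq:agree} and Lemma~\ref{lem:twopoints}.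

Suppose that $f$ is given by $P\in D[y]$. Choose $N\ge0$ such that $P$ is zero or has degree less than $N+1$. Then $f_N-P$ has degree exactly $N+1$, and by \eqref{eq:agree} it has the $N+2$ distinct roots $a_0,\dots,a_{N+1}$. This is impossible, since a nonzero polynomial of degree $d$ over an integral domain has at most $d$ roots. So $f$ is compatible and not polynomial, and $D$ is not affine complete.
\end{proof}

\begin{remark}
Let $X$ be countably infinite and let $f$ be the function just constructed. By Remark~\ref{rem:hyp}, the proof of Theorem~\ref{thm:main} would make $f$ polynomial if $X\setminus C$ were infinite. So for every sequence of distinct test variables $w^k$ and every choice of supports of the values $f(w^k)$, the set $C$ contains all but finitely many elements of $X$.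
\end{remark}

\begin{remark}
The bound $\aleph_1$ is sharp as a bound valid for all varieties; a particular variety may need less. In the variety of sets, with the empty language, $F(X)=X$ and every term is a variable, so each candidate has at most one parameter. Two candidates have at most two parameters together, so three disjoint test tuples suffice in the proof of Theorem~\ref{thm:main}. Then $C$ is finite, and the proof works for every infinite $X$.
\end{remark}

\section{Retracts of affine complete algebras}\label{sec:retract}

Since Theorem~\ref{thm:main} holds for languages of any size, we may add a constant symbol for every element of a given algebra $A$ and apply it to ``free algebras over $A$''. Let $A\in\mathcal V$ and let $X$ be a set. A \emph{$\mathcal V$-free extension} of $A$ by $X$ is an algebra $A[X]\in\mathcal V$ with a homomorphism $\iota\colon A\to A[X]$ and a map $j\colon X\to A[X]$ such that, for every $B\in\mathcal V$, every homomorphism $\varphi\colon A\to B$ and every map $\psi\colon X\to B$, there is a unique homomorphism $h\colon A[X]\to B$ with $h\iota=\varphi$ and $hj=\psi$. This property determines $A[X]$ up to isomorphism. For commutative rings with $1$, it is the polynomial ring over $A$. An algebra $A$ is a \emph{retract} of $B$ if there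 are homomorphisms $\iota\colon A\to B$ and $\pi\colon B\to A$ with $\pi\iota=\mathrm{id}_A$; then $\iota$ is injective and $\pi$ is surjective.

\begin{theorem}\label{thm:retract}
Let $\mathcal V$ be any variety and let $A\in\mathcal V$ be nontrivial. Then $A$ is a retract (hence both a subalgebra and a homomorphic image, up to isomorphism) of an affine complete algebra in $\mathcal V$. More precisely, the $\mathcal V$-free extension $A[X]$ of $A$ by any uncountable set $X$ is affine complete.
\end{theorem}

\begin{proof}
Let $L$ be the language of $\mathcal V$, and let $L_A$ be $L$ together with a new constant symbol $c_a$ for each $a\in A$. Let $\mathcal V_A$ be the variety in the language $L_A$ defined by the identities of $\mathcal V$ and the identities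
\[
g(c_{a_1},\dots,c_{a_r})\approx c_{g^A(a_1,\dots,a_r)}\qquad(g\in L\text{ of arity }r\ge 0,\ a_1,\dots,a_r\in A).
\]
In an $L_A$-algebra $B$, the displayed identities say that $a\mapsto c_a^B$ is an $L$-homomorphism from $A$. So the members of $\mathcal V_A$ are the pairs $(B,\varphi)$ with $B\in\mathcal V$ and $\varphi\colon A\to B$ a homomorphism, where $c_a$ is interpreted as $\varphi(a)$. The pair $(A,\mathrm{id}_A)$ is a nontrivial member; this is where the hypothesis on $A$ is used. By Theorem~\ref{thm:main}, $G=F_{\mathcal V_A}(X)$ is affine complete.

Let $G_L\in\mathcal V$ be the algebra $G$ with the constants $c_a$ forgotten, let $\iota(a)=c_a^G$, and let $j$ be the inclusion of $X$. Given $B$, $\varphi$, $\psi$ as in the definition above, an $L$-homomorphism $h\colon G_L\to B$ satisfies $h\iota=\varphi$ exactly when it is an $L_A$-homomorphism from $G$ to $(B,\varphi)$. By freeness of $G$ there is exactly one such $h$ that extends $\psi$. Hence $G_L$ is the $\mathcal V$-free extension $A[X]$.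

The algebras $G$ and $G_L$ have the same congruences, because a nullary operation imposes no condition on an equivalence relation. They therefore have the same compatible functions. They also have the same polynomial functions: every $L$-term is an $L_A$-term, and in an $L_A$-term each $c_a$ can be replaced by a new variable, for which the element $c_a^G$ is then substituted. So $A[X]=G_L$ is affine complete.

Finally, fix $a_0\in A$ and take $B=A$, $\varphi=\mathrm{id}_A$ and $\psi$ the constant map with value $a_0$. The resulting homomorphism $\pi\colon A[X]\to A$ satisfies $\pi\iota=\mathrm{id}_A$, so $A$ is a retract of $A[X]$.
\end{proof}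

For example, an infinite field $K$ is not affine complete, but it is a retract of the affine complete ring $K[X]$ for any uncountable set $X$ of variables.

\begin{thebibliography}{1}
\bibitem{Jech} Jech, \emph{Set Theory}.
\end{thebibliography}
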